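\title{Hyper-recurrent terms and uniform universal generators in the $\lambda$-calculus}

\begin{abstract}
A $\lambda$-term is recurrent if each of its $\beta$-reducts reduces back to it. Statman conjectured that (i) no closed term is hyper-recurrent, that is, convertible only to recurrent closed terms, and that (ii) no closed term $M$ is a uniform universal generator, that is, reduces to $C[N]$ for one fixed context $C[\,]$ and all closed $N$. The second statement implies the first. We show that (ii) is false, by constructing a recurrent closed term $M$ with $M\twoheadrightarrow\mathsf KMN$ for all closed $N$, and that (i) is nevertheless true. The proof of (i) shows that a term whose weak head reduction can return to its starting point has a self-similar run on an environment machine, and traces a marked numeral backward along this run.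
\end{abstract}

\section{Recurrence and the two conjectures}\label{sec:intro}

We work in the untyped $\lambda$-calculus with $\beta$-reduction. We write $\to$ for one $\beta$-step, $\twoheadrightarrow$ for a finite (possibly empty) sequence of $\beta$-steps, $=_\beta$ for $\beta$-conversion, and $\Lambda^o$ for the set of closed terms. A \emph{context} $C[\,]$ is a term containing a hole, and $C[N]$ is the result of filling the hole with $N$. We use the closed terms
\[
\mathsf I=\lambda x.x,\qquad \mathsf K=\lambda xy.x,\qquad \mathsf S=\lambda xyz.xz(yz),\qquad \mathsf c_n=\lambda fz.f^nz,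
\]
where $f^0z=z$ and $f^{n+1}z=f(f^nz)$.

A term $M$ is \emph{recurrent} if $M\twoheadrightarrow N$ implies $N\twoheadrightarrow M$ for every $N$. Reduction can lose nothing from a recurrent term. Normal forms are recurrent, and so is $\Omega=(\lambda x.xx)(\lambda x.xx)$, whose only reduct is itself. The term $(\lambda x.xxx)(\lambda x.xxx)$ is not recurrent: each of its reducts is a product of $k\ge2$ copies of $\lambda x.xxx$ with a single redex, and contracting it adds a copy. Recurrence is a property of a term, not of its conversion class: $\mathsf I\Omega\to\Omega$, but $\Omega$ does not reduce to $\mathsf I\Omega$.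

\begin{definition}\label{def:main}
Let $M\in\Lambda^o$.
\begin{enumerate}
\item[(i)] $M$ is \emph{hyper-recurrent} if every $N\in\Lambda^o$ with $N=_\beta M$ is recurrent.
\item[(ii)] $M$ is a \emph{uniform universal generator} if there is a context $C[\,]$ such that $M\twoheadrightarrow C[N]$ for all $N\in\Lambda^o$.
\end{enumerate}
\end{definition}

\medskip\noindent\textbf{Conjecture (Statman).} \emph{(i) There are no hyper-recurrent terms. (ii) There are no uniform universal generators.}
\medskip

Hyper-recurrence of $M$ says that conversion and reduction coincide on the closed terms convertible to $M$. Indeed, two such terms $N,N'$ have a common reduct $R$ by the Church--Rosser theorem, and if $N'$ is recurrent then $N\twoheadrightarrow R\twoheadrightarrow N'$; conversely, if any two such terms reduce to each other, all of them are recurrent. To show that $M$ is not hyper-recurrent it is enough to find a closed \emph{expansion} $N\twoheadrightarrow M$ with $M\not\twoheadrightarrow N$. For a normal form and for $\Omega$ the expansion $\mathsf IM$ will do. For an arbitrary $M$ the obvious supply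 of expansions is the family $\mathsf KMN\twoheadrightarrow M$, and it links the two conjectures: if $M$ is hyper-recurrent, then every $\mathsf KMN$ with $N$ closed is recurrent, so $M\twoheadrightarrow\mathsf KMN$, and $M$ is a uniform universal generator with context $\mathsf KM[\,]$. Thus (ii) implies (i). Statement (ii) is itself plausible: a term that produces all closed terms has to run an unbounded search, and one expects the state of the search to remain visible in the context around the output, so that the context depends on $N$. This expectation is wrong.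

\begin{theorem}\label{thm:uug}
There is a closed term $M$ with $M\twoheadrightarrow\mathsf KMN$ for all $N\in\Lambda^o$. So $M$ is a uniform universal generator with context $C[\,]=\mathsf KM[\,]$, and conjecture~(ii) is false. Moreover, this $M$ is recurrent.
\end{theorem}

For this $M$ the family $\mathsf KMN$ is useless: every $\mathsf KMN$ is recurrent, since a reduct $R$ of $\mathsf KMN$ is a reduct of $M$ and therefore $R\twoheadrightarrow M\twoheadrightarrow\mathsf KMN$. A proof of (i) needs other expansions. The defect of $\mathsf KMN$ is that $N$ is discarded without being inspected. We use expansions in which a numeral must be evaluated before it can be discarded.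

\begin{theorem}\label{thm:hyper}
For $M\in\Lambda^o$ put $N_i:=(\lambda v.\,v\,\mathsf I\,(\lambda x.M)\,v)\,\mathsf c_i$. Then $N_i\twoheadrightarrow M$ for all $i$, and all but finitely many $N_i$ are not recurrent. Hence every $\beta$-class of closed terms contains non-recurrent closed terms, no term is hyper-recurrent, and conjecture~(i) is true.
\end{theorem}

Theorem~\ref{thm:hyper} follows quickly from a statement about weak head reduction $\to_{\mathrm{wh}}$, which contracts the redex at the head of an application and is recalled in Section~\ref{sec:prelim}.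

\begin{theorem}\label{thm:cyc}
Let $M\in\Lambda^o$ weak head reduce in $p\ge1$ steps to a term $M'$ with $M'\twoheadrightarrow M$. Then there is a finite set $\mathcal E\subset\mathbb N$ such that $M\not\twoheadrightarrow(\lambda v.\,v\,\mathsf I\,P\,v)\,\mathsf c_i$ for all $i\notin\mathcal E$ and all closed $P$.
\end{theorem}

Theorem~\ref{thm:uug} is proved in Section~\ref{sec:uug}. Section~\ref{sec:idea} derives Theorem~\ref{thm:hyper} from Theorem~\ref{thm:cyc} and shows the idea behind the latter in a small case. Sections~\ref{sec:machine}--\ref{sec:descent} prove Theorem~\ref{thm:cyc}; they do not depend on Section~\ref{sec:uug}.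

\section{Weak head reduction and standardization}\label{sec:prelim}

Terms are identified up to renaming of bound variables. Substitution $A[x:=B]$ avoids capture, and a substitution for several variables is simultaneous. Reduction and conversion are preserved by substitution and by contexts, and $A\twoheadrightarrow A'$, $B\twoheadrightarrow B'$ imply $A[x:=B]\twoheadrightarrow A'[x:=B']$. The Church--Rosser theorem (CR) states that convertible terms have a common reduct. We use two consequences: if $X=_\beta Y$ and $Y$ is normal, then $X\twoheadrightarrow Y$; and distinct normal forms are not convertible.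

Every term can be written uniquely as $HX_1\cdots X_r$ with $r\ge0$ and $H$ a variable or an abstraction; this is its \emph{spine}, with \emph{head} $H$. A reduct of an abstraction is an abstraction, and a reduct of $hX_1\cdots X_r$ with $h$ a variable is $hX_1'\cdots X_r'$ with $X_l\twoheadrightarrow X_l'$. \emph{Weak head reduction} is the relation
\[
(\lambda x.A)\,B\,C_1\cdots C_r\ \to_{\mathrm{wh}}\ A[x:=B]\,C_1\cdots C_r .
\]
It is deterministic, and $Q\to_{\mathrm{wh}}Q'$ implies $Q[x:=A]\to_{\mathrm{wh}}Q'[x:=A]$ and $QX\to_{\mathrm{wh}}Q'X$. A \emph{weak head normal form} (whnf) is a term with no weak head step, that is, an abstraction or a term whose head is a variable. The \emph{weak head run} of $Q$ is the maximal sequence $Q\to_{\mathrm{wh}}Q_1\to_{\mathrm{wh}}\cdots$.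

Arbitrary reduction is highly nondeterministic. The following form of standardization ties it to the deterministic weak head run: the outermost constructor of any reduct is already produced by weak head steps.

\begin{lemma}\label{lem:std}
Let $Q\twoheadrightarrow R$. There is $Q^*$ with $Q\twoheadrightarrow_{\mathrm{wh}}Q^*$ such that: if $R$ is a variable, $Q^*=R$; if $R=\lambda x.R'$, then $Q^*=\lambda x.Q'$ with $Q'\twoheadrightarrow R'$; if $R=R_1R_2$, then $Q^*=Q_1Q_2$ with $Q_1\twoheadrightarrow R_1$ and $Q_2\twoheadrightarrow R_2$.
\end{lemma}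

\begin{proof}
Define $Q\rhd R$ inductively by three clauses: $Q\rhd x$ if $Q\twoheadrightarrow_{\mathrm{wh}}x$; $Q\rhd\lambda x.R'$ if $Q\twoheadrightarrow_{\mathrm{wh}}\lambda x.Q'$ and $Q'\rhd R'$; $Q\rhd R_1R_2$ if $Q\twoheadrightarrow_{\mathrm{wh}}Q_1Q_2$, $Q_1\rhd R_1$ and $Q_2\rhd R_2$. The shape of $R$ determines the last clause used. By induction, $\rhd$ is reflexive and contained in $\twoheadrightarrow$, and $Q\twoheadrightarrow_{\mathrm{wh}}Q'\rhd R$ implies $Q\rhd R$ because every clause begins with a weak head reduction.

\emph{If $Q\rhd R$ and $A\rhd B$, then $Q[x:=A]\rhd R[x:=B]$.} We use induction on $Q\rhd R$. If $R=x$, then $Q[x:=A]\twoheadrightarrow_{\mathrm{wh}}A\rhd B$. If $R$ is another variable $y$, then $Q[x:=A]\twoheadrightarrow_{\mathrm{wh}}y$. In the other two clauses, substitute in the weak head reduction and apply the induction hypothesis to the components.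

\emph{If $Q\rhd R\to R'$, then $Q\rhd R'$.} We use induction on $Q\rhd R$. If the contracted redex lies in an immediate subterm of $R$, apply the induction hypothesis to that subterm. Otherwise $R=(\lambda x.R_1)R_2$ and $R'=R_1[x:=R_2]$. Then $Q\twoheadrightarrow_{\mathrm{wh}}Q_1Q_2$ with $Q_2\rhd R_2$ and $Q_1\twoheadrightarrow_{\mathrm{wh}}\lambda x.Q_1'$, $Q_1'\rhd R_1$. Hence $Q\twoheadrightarrow_{\mathrm{wh}}(\lambda x.Q_1')Q_2\to_{\mathrm{wh}}Q_1'[x:=Q_2]\rhd R_1[x:=R_2]$.

Starting from $Q\rhd Q$, we conclude that $Q\twoheadrightarrow R$ implies $Q\rhd R$, and the last clause in the derivation of $Q\rhd R$ gives $Q^*$.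
\end{proof}

\begin{corollary}\label{cor:spine}
Let $Q\twoheadrightarrow R$ and let $H'X_1'\cdots X_r'$ be the spine of $R$. Then $Q\twoheadrightarrow_{\mathrm{wh}}HX_1\cdots X_r$ with $X_l\twoheadrightarrow X_l'$ for all $l$, where $H=H'$ if $H'$ is a variable, and $H=\lambda x.V$ with $V\twoheadrightarrow V'$ if $H'=\lambda x.V'$.
\end{corollary}

\begin{proof}
Induction on $r$. The case $r=0$ is Lemma~\ref{lem:std}. For $r\ge1$ the lemma gives $Q\twoheadrightarrow_{\mathrm{wh}}Q_1X_r$ with $Q_1\twoheadrightarrow H'X_1'\cdots X_{r-1}'$ and $X_r\twoheadrightarrow X_r'$. Apply the induction hypothesis to $Q_1$ and append the argument $X_r$ to its weak head reduction.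
\end{proof}

\section{A recurrent uniform universal generator}\label{sec:uug}

\subsection{An enumerator in normal form}

To control all reducts of the generator we want its parts to be normal forms, which no reduction can damage. Any closed term can be stored as a normal form and released by applying it to $\mathsf S$ and $\mathsf K$.

\begin{lemma}\label{lem:code}
For each closed $N$ there is a closed normal form $Q_N$ with $Q_N\mathsf S\mathsf K\twoheadrightarrow N$.
\end{lemma}

\begin{proof}
Let $s,k$ be variables not occurring in $N$. Call a term \emph{applicative} if it is built from variables by application alone. For applicative $T$ and a variable $x\ne s,k$ define an applicative term $[x]T$ without $x$ by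
\[
[x]x=skk,\qquad [x]T=kT\ \text{ if $x$ is not in $T$},\qquad [x](TU)=s([x]T)([x]U)\ \text{ otherwise}.
\]
Let $T^\lambda=T[s:=\mathsf S,k:=\mathsf K]$. Then $([x]T)^\lambda\twoheadrightarrow\lambda x.T^\lambda$, by induction on $T$. In the first case $\mathsf{SKK}\twoheadrightarrow\lambda z.\mathsf Kz(\mathsf Kz)\twoheadrightarrow\lambda z.z$. In the second, $\mathsf KT^\lambda\to\lambda x.T^\lambda$. In the third, if $T'\twoheadrightarrow\lambda x.T^\lambda$ and $U'\twoheadrightarrow\lambda x.U^\lambda$, then $\mathsf ST'U'\twoheadrightarrow\lambda z.T'z(U'z)\twoheadrightarrow\lambda z.(T^\lambda U^\lambda)[x:=z]=\lambda x.T^\lambda U^\lambda$.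

Translate terms into applicative terms by $x^\circ=x$, $(TU)^\circ=T^\circ U^\circ$, $(\lambda x.T)^\circ=[x]T^\circ$. By induction $(T^\circ)^\lambda\twoheadrightarrow T$; for an abstraction, $([x]T^\circ)^\lambda\twoheadrightarrow\lambda x.(T^\circ)^\lambda\twoheadrightarrow\lambda x.T$. For closed $N$ the term $N^\circ$ is built from $s$ and $k$ alone and contains no abstraction. So $Q_N:=\lambda sk.N^\circ$ is a closed normal form, and $Q_N\mathsf S\mathsf K\twoheadrightarrow(N^\circ)^\lambda\twoheadrightarrow N$.
\end{proof}

\begin{lemma}\label{lem:enum}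
There is a closed normal form $\mathsf E$ such that for every closed $N$ there is $m$ with $\mathsf E\mathsf S\mathsf K\,\mathsf c_m\,\mathsf S\mathsf K\twoheadrightarrow N$.
\end{lemma}

\begin{proof}
Kleene's enumeration theorem \cite[8.1.6]{Bar} gives a closed $E_0$ such that every closed $Q$ satisfies $E_0\ulcorner m\urcorner=_\beta Q$ for some $m$, where $\ulcorner m\urcorner$ is the $m$-th standard numeral. Let $\mathrm{Succ}$ be a closed term with $\mathrm{Succ}\,\ulcorner m\urcorner=_\beta\ulcorner m+1\urcorner$ and put $E:=\lambda x.E_0(x\,\mathrm{Succ}\,\ulcorner0\urcorner)$. Then $E\mathsf c_m=_\beta E_0(\mathrm{Succ}^m\ulcorner0\urcorner)=_\beta E_0\ulcorner m\urcorner$. The enumeration holds only up to conversion, but for a normal $Q$, CR turns $E\mathsf c_m=_\beta Q$ into $E\mathsf c_m\twoheadrightarrow Q$. Let $\mathsf E:=Q_E$. Given $N$, choose $m$ with $E\mathsf c_m=_\beta Q_N$; then $\mathsf E\mathsf S\mathsf K\,\mathsf c_m\,\mathsf S\mathsf K\twoheadrightarrow E\mathsf c_m\mathsf S\mathsf K\twoheadrightarrow Q_N\mathsf S\mathsf K\twoheadrightarrow N$.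
\end{proof}

\subsection{A counter that can be reset}

For a term $X$ let $X^+:=\lambda fz.f(Xfz)$ with $f,z$ not free in $X$, so that $\mathsf c_m^+\twoheadrightarrow\mathsf c_{m+1}$. A first attempt at a generator is the loop $LL\mathsf c_0$ with $L=\lambda lx.\mathsf K(llx^+)(\mathsf{ESK}x\mathsf{SK})$. Here $LL\mathsf c_m\twoheadrightarrow\mathsf K(LL\mathsf c_m^+)(\mathsf{ESK}\mathsf c_m\mathsf{SK})\twoheadrightarrow LL\mathsf c_{m+1}$, so $LL\mathsf c_0\twoheadrightarrow\mathsf K(LL\mathsf c_{m+1})N$ for the $m$ of Lemma~\ref{lem:enum}. The context $\mathsf K(LL\mathsf c_{m+1})[\,]$ contains the counter. We need a loop whose states advance under weak head reduction but can also be reduced, by other steps, to the initial state.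

The remedy is to count in rounds. A program $\mathsf A$ throws the counter away and starts the next round. A program $\mathsf A_n$ performs $n$ counting steps, each with an output, and then behaves as $\mathsf A$. All the work that distinguishes $\mathsf A_n$ from $\mathsf A$ is erasable, so $\mathsf A_n\twoheadrightarrow\mathsf A$ by reductions under the abstractions. Let $\vec y$ be the list of variables $e,s,k,d$, and define closed normal forms
\[
\mathsf A:=\lambda x\,b\,\vec y.\;b\,\mathsf c_0\,(d\mathsf Kb)\,\vec y,\qquad
\mathsf D:=\lambda q\,a\,x\,b\,\vec y.\;q\,(a\,x^+\,b\,\vec y)\,(e\,s\,k\,x\,s\,k).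
\]
Let $\vec p$ be the list $\mathsf E,\mathsf S,\mathsf K,\mathsf D$. These terms, and the $\mathsf K$ that is substituted for $q$, are passed as arguments so that $\mathsf A$ and $\mathsf D$ contain no redex. Put
\[
\mathsf A_0:=\mathsf A,\quad\mathsf A_{n+1}:=\mathsf{DK}\mathsf A_n,\qquad \mathsf c'_0:=\mathsf c_0,\quad\mathsf c'_{m+1}:=(\mathsf c'_m)^+,\qquad Y_m:=\mathsf{ESK}\,\mathsf c'_m\,\mathsf{SK},
\]
so that $\mathsf c'_m\twoheadrightarrow\mathsf c_m$. The \emph{states} are the terms $\Sigma(n,m,j):=\mathsf A_n\,\mathsf c'_m\,\mathsf A_j\,\vec p$: current program, counter, next program. Let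
\[
M:=\Sigma(0,0,0)=\mathsf A\,\mathsf c_0\,\mathsf A\,\vec p .
\]
Feeding the six arguments to $\mathsf A$, or the eight arguments to $\mathsf D$, gives the weak head reductions
\begin{align}
\Sigma(0,m,j)&\twoheadrightarrow_{\mathrm{wh}}\Sigma(j,0,j+1),\label{eq:runA}\\
\Sigma(n+1,m,j)&\twoheadrightarrow_{\mathrm{wh}}\mathsf K\,\Sigma(n,m+1,j)\,Y_m\to_{\mathrm{wh}}(\lambda v.\Sigma(n,m+1,j))\,Y_m\to_{\mathrm{wh}}\Sigma(n,m+1,j).\label{eq:runD}
\end{align}
The reset rests on two computations. First, since $\mathsf K$ erases the output and $\mathsf A$ erases the counter,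
\begin{equation}\label{eq:body}
\mathsf K(\mathsf A\,x^+b\,\vec y)(eskxsk)\twoheadrightarrow\mathsf A\,x^+b\,\vec y\twoheadrightarrow b\,\mathsf c_0(d\mathsf Kb)\,\vec y .
\end{equation}
The left side is the body of $\mathsf{DKA}$ after two steps and the right side is the body of $\mathsf A$. So $\mathsf{DKA}\twoheadrightarrow\mathsf A$, and by induction
\begin{equation}\label{eq:An}
\mathsf A_n\twoheadrightarrow\mathsf A\quad\text{for all }n.
\end{equation}
Second, for every closed $X$,
\begin{equation}\label{eq:reset}
\mathsf A\,X\,\mathsf A\,\vec p\twoheadrightarrow\mathsf A\,\mathsf c_0\,(\mathsf{DKA})\,\vec p\twoheadrightarrow\mathsf A\,\mathsf c_0\,\mathsf A\,\vec p=M .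
\end{equation}
By \eqref{eq:An} and \eqref{eq:reset}, every state reduces to $M$.

\begin{proof}[Proof of Theorem~\ref{thm:uug}: generation]
By \eqref{eq:runA}, $M\twoheadrightarrow_{\mathrm{wh}}\Sigma(0,0,1)$. By $n$ uses of \eqref{eq:runD} and one of \eqref{eq:runA}, $\Sigma(n,0,n+1)\twoheadrightarrow_{\mathrm{wh}}\Sigma(0,n,n+1)\twoheadrightarrow_{\mathrm{wh}}\Sigma(n+1,0,n+2)$. So the run of $M$ passes through $\Sigma(n,0,n+1)$ for every $n$. Given a closed $N$, take $m$ from Lemma~\ref{lem:enum}, so that $Y_m\twoheadrightarrow N$. Then
\[
M\twoheadrightarrow\Sigma(m+1,0,m+2)\twoheadrightarrow\Sigma(1,m,m+2)\twoheadrightarrow\mathsf K\,\Sigma(0,m+1,m+2)\,Y_m\twoheadrightarrow\mathsf KMN,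
\]
by \eqref{eq:runD} and because every state reduces to $M$.
\end{proof}

\subsection{Recurrence}

\begin{proof}[Proof of Theorem~\ref{thm:uug}: recurrence]
We show by induction on the size of $R$ that $M\twoheadrightarrow R$ implies $R\twoheadrightarrow M$. As $R$ is closed, its spine is $H'X_1'\cdots X_r'$ with $H'$ an abstraction. By Corollary~\ref{cor:spine}, the weak head run of $M$ contains a term $Z=HX_1\cdots X_r$ with $H$ an abstraction, $H\twoheadrightarrow H'$ and $X_l\twoheadrightarrow X_l'$. By \eqref{eq:runA} and \eqref{eq:runD}, $Z$ is of one of two kinds.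

\emph{Kind 1:} $Z=\mathsf KUY_m$ or $Z=(\lambda v.U)Y_m$, where $U$ is a state reached later in the run. Then $R=\mathsf KU'Y'$ or $R=(\lambda v.U')Y'$ with $U\twoheadrightarrow U'$ and $U'$ closed. So $R\twoheadrightarrow U'$. The term $U'$ is a reduct of $M$ and a proper subterm of $R$, hence $U'\twoheadrightarrow M$ by induction. Nothing needs to be known about $Y'$.

\emph{Kind 2:} $Z$ arises from a state $\mathsf A\,\mathsf c'_m\mathsf A_j\vec p$ after the head has consumed $i\le5$ of its six arguments, or from a state $\mathsf{DK}\mathsf A_n\mathsf c'_m\mathsf A_j\vec p$ after the head has consumed $i\le7$ of its eight arguments. We show that $H,X_1,\dots,X_r$ all have normal forms. By CR, applied to each component, $R$ then reduces to the term $Z^\bullet$ obtained from $Z$ by normalizing these components, and it remains to see that $Z^\bullet\twoheadrightarrow M$. The arguments are among $\mathsf K,\mathsf A_n,\mathsf c'_m,\mathsf A_j,\vec p$, with normal forms $\mathsf K,\mathsf A,\mathsf c_m,\mathsf A,\vec p$. For the heads we go through the cases.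

\begin{itemize}
\item \emph{$\mathsf D$, no argument consumed.} $Z^\bullet=\mathsf{DKA}\,\mathsf c_m\mathsf A\vec p\twoheadrightarrow\mathsf A\,\mathsf c_m\mathsf A\vec p\twoheadrightarrow M$ by \eqref{eq:An}, \eqref{eq:reset}.
\item \emph{$\mathsf D$, one consumed.} The head $\lambda axb\vec y.\mathsf K(ax^+b\vec y)(eskxsk)$ has normal form $\lambda axb\vec y.\,ax^+b\vec y$, and $Z^\bullet=(\lambda axb\vec y.\,ax^+b\vec y)\mathsf A\,\mathsf c_m\mathsf A\vec p\twoheadrightarrow\mathsf A\,\mathsf c_m^+\mathsf A\vec p\twoheadrightarrow M$ by \eqref{eq:reset}.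
\item \emph{$\mathsf D$, $i+2$ consumed, $0\le i\le5$.} The head arises from $\lambda xb\vec y.\mathsf K(\mathsf A_nx^+b\vec y)(eskxsk)$ by substituting the first $i$ of the arguments $\mathsf c'_m,\mathsf A_j,\vec p$ for the first $i$ variables. By \eqref{eq:An} and \eqref{eq:body} the body reduces to the body of $\mathsf A$, and reduction is preserved by substitution. So the head reduces to the head in the case ``$\mathsf A$, $i$ consumed'', the remaining arguments are the same, and $Z^\bullet$ is the same.
\item \emph{$\mathsf A$, none consumed.} $Z^\bullet=\mathsf A\,\mathsf c_m\mathsf A\vec p\twoheadrightarrow M$ by \eqref{eq:reset}.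
\item \emph{$\mathsf A$, one consumed.} The head $\lambda b\vec y.\,b\,\mathsf c_0(d\mathsf Kb)\vec y$ is normal, and applied to $\mathsf A,\vec p$ it reduces to $\mathsf A\,\mathsf c_0(\mathsf{DKA})\vec p\twoheadrightarrow M$.
\item \emph{$\mathsf A$, two consumed.} The head $\lambda\vec y.\,\mathsf A_j\mathsf c_0(d\mathsf K\mathsf A_j)\vec y$ reduces to $\lambda\vec y.\,\mathsf A\,\mathsf c_0(d\mathsf{KA})\vec y$ and then to $\lambda\vec y.\,d\mathsf{KA}\,\mathsf c_0\,(d\mathsf K(d\mathsf{KA}))\,\vec y$, which is normal because $d$ is a variable. Applied to $\vec p$ it reduces to $\mathsf{DKA}\,\mathsf c_0(\mathsf{DK}(\mathsf{DKA}))\vec p=\Sigma(1,0,2)\twoheadrightarrow M$.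
\item \emph{$\mathsf A$, three, four or five consumed.} Now $\mathsf E$, or $\mathsf E,\mathsf S$, or $\mathsf E,\mathsf S,\mathsf K$ are already substituted for $e$, or $e,s$, or $e,s,k$. The head reduces to the normal form of the previous case with this substitution made in its body. The result is normal, since $e,s,k$ occur there only as arguments, $\mathsf E,\mathsf S,\mathsf K$ are normal, and $d$, being the last variable, is still bound. Applied to the remaining arguments it again reduces to $\Sigma(1,0,2)$.
\end{itemize}
This completes the induction and the proof of Theorem~\ref{thm:uug}.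
\end{proof}

\section{Numerals that must be read}\label{sec:idea}

For a term $P$ let $\mathsf T_P:=\lambda v.\,v\,\mathsf I\,P\,v$, with $v$ not free in $P$. Since $\mathsf c_i\mathsf IP\twoheadrightarrow\mathsf I^iP\twoheadrightarrow P$,
\begin{equation}\label{eq:test}
\mathsf T_P\,\mathsf c_i\to\mathsf c_i\,\mathsf I\,P\,\mathsf c_i\twoheadrightarrow P\,\mathsf c_i .
\end{equation}
The first copy of the numeral is evaluated, and only then does $P$ reach the head and receive the second copy.

\begin{proof}[Proof of Theorem~\ref{thm:hyper} from Theorem~\ref{thm:cyc}]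
Let $P=\lambda x.M$, so $N_i=\mathsf T_P\mathsf c_i$, and $N_i\twoheadrightarrow P\mathsf c_i\to M$ by \eqref{eq:test}. Let $J$ be the set of $i$ with $N_i$ recurrent. For $i\in J$ we have $M\twoheadrightarrow N_i$. If $J$ is empty there is nothing more to prove. Otherwise fix $i\in J$. By Corollary~\ref{cor:spine}, $M\twoheadrightarrow_{\mathrm{wh}}(\lambda v.V)C$ with $V\twoheadrightarrow v\mathsf IPv$ and $C\twoheadrightarrow\mathsf c_i$. One more weak head step leads to $M':=V[v:=C]\twoheadrightarrow\mathsf c_i\mathsf IP\mathsf c_i\twoheadrightarrow M$. So Theorem~\ref{thm:cyc} applies to $M$, and $J\subseteq\mathcal E$ is finite. Each $N_i$ is closed and convertible to $M$, so the class of $M$ contains non-recurrent closed terms and $M$ is not hyper-recurrent.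
\end{proof}

Neither the hypothesis of Theorem~\ref{thm:cyc} nor the exceptional set can be dropped.

\begin{example}\label{ex:counter}
Let $L=\lambda ln.\mathsf T_{\lambda x.llx^+}\,n$ and $P=\lambda x.LLx^+$. Then $LL\mathsf c_i\twoheadrightarrow\mathsf T_P\mathsf c_i\twoheadrightarrow P\mathsf c_i\twoheadrightarrow LL\mathsf c_{i+1}$. So $LL\mathsf c_0$ reduces to $\mathsf T_P\mathsf c_i$ for every $i$.
\end{example}

\begin{example}\label{ex:three}
Let $L=\lambda l.\mathsf T_{\lambda x.ll}\,\mathsf c_3$ and $M=LL$. Then $M\to_{\mathrm{wh}}\mathsf T_{\lambda x.M}\mathsf c_3\twoheadrightarrow M$. The hypothesis holds with $p=1$, and $3$ belongs to every admissible $\mathcal E$.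
\end{example}

The theorem also applies to the generator $M$ of Section~\ref{sec:uug}, since $M$ weak head reduces in six steps to $\Sigma(0,0,1)\twoheadrightarrow M$. That term reduces to $\mathsf KMN_i$ for every $i$, so no argument that merely bounds the subterms of reducts can work. It is instructive to see why the construction cannot be adapted to produce $N_i$ itself.

\subsection*{The smallest case}
Replace the counting step $\mathsf{DKA}$ by a program that hands the counter to $\mathsf T$:
\[
\mathsf A':=\lambda x\,b\,\vec y.\;\mathsf T_{G}\,x,\qquad G:=\lambda u.\mathsf A\,x^+b\,\vec y .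
\]
On actual data this does what we want: $\mathsf A'\mathsf c_m\mathsf A\vec p\twoheadrightarrow\mathsf T_{\lambda u.\mathsf A\mathsf c_m^+\mathsf A\vec p}\,\mathsf c_m\twoheadrightarrow\mathsf T_{\lambda u.M}\,\mathsf c_m$ by \eqref{eq:reset}. But the reset $\mathsf A'\twoheadrightarrow\mathsf A$ takes place under $\lambda x$, where $x$ is an unknown. With $G^\bullet=\lambda u.\,b\,\mathsf c_0(d\mathsf Kb)\vec y$ the normal form of $G$,
\[
\mathsf A'\twoheadrightarrow\lambda xb\vec y.\;x\,\mathsf I\,G^\bullet\,x ,
\]
a normal form different from $\mathsf A$. The first copy of $x$ blocks the head, so the second copy is never erased. Passing $x^+$ instead of $x$ changes nothing: $x^+\mathsf IG\,x^+\twoheadrightarrow\mathsf I(x\mathsf IG)x^+\to x\,\mathsf IG\,x^+$ is blocked in the same way. Passing a fixed numeral does allow the reset, $\lambda xb\vec y.\mathsf T_G\mathsf c_3\twoheadrightarrow\lambda xb\vec y.G\mathsf c_3\twoheadrightarrow\mathsf A$, but then the numeral is part of the program text.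

So there is a dichotomy. Either the expression $w$ handed to $\mathsf T$ is a numeral on its own; this can happen for finitely many $i$ only, provided there are only finitely many ``program texts''. Or $w$ depends on unknown data; then its second copy survives every reduction that treats the data as unknown, and we find it again in the text to which the program is reset. The proof of Theorem~\ref{thm:cyc} makes this precise in three steps.
\begin{enumerate}
\item We run $M$ on a machine that separates code (subterms of $M$) from data. From $M'\twoheadrightarrow M$ we show that every late configuration is an instance of one of finitely many \emph{templates}, filled with data derived from a strictly earlier configuration, and that the template reduces to the code of that configuration (Section~\ref{sec:machine}).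
\item We mark the copies of the numeral by boxes and prove the dichotomy (Section~\ref{sec:box}).
\item We push the marked numeral from a late configuration to an earlier one until it lands in a fixed finite initial part of the run (Section~\ref{sec:descent}).
\end{enumerate}

\section{The machine and its self-similar run}\label{sec:machine}

From now on $M$ satisfies the hypothesis of Theorem~\ref{thm:cyc}. Let $M_0:=M\to_{\mathrm{wh}}M_1\to_{\mathrm{wh}}\cdots$ be its weak head run, so $p\ge1$ and $M_p\twoheadrightarrow M_0$. Fix a representative of $M_0$ whose bound variables are pairwise distinct. A \emph{code} is an occurrence of a subterm in $M_0$; there are finitely many. The \emph{scope} $\mathrm{sc}(B)$ of a code $B$ is the set of variables bound by abstractions of $M_0$ above $B$. It contains the free variables of $B$, because $M_0$ is closed. The two parts of an application have the scope of the application, and $\mathrm{sc}(C)=\mathrm{sc}(\lambda x.C)\cup\{x\}$ with $x\notin\mathrm{sc}(\lambda x.C)$. An \emph{argument code} is the right part of an application.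

For each bound variable $x$ of $M_0$ take a new variable $\bar x$, its \emph{parameter}, which stands for an unknown value of $x$. Parameters are never used as bound variables. Put $\bar B:=B[x:=\bar x]_{x\in\mathrm{sc}(B)}$.

\subsection{The machine}

Weak head reduction substitutes arguments into bodies and so blurs the line between code and data. The machine delays substitution. A \emph{value} is a parameter or a \emph{closure} $(B,\rho)$, where $B$ is a code and the \emph{environment} $\rho$ maps $\mathrm{sc}(B)$ to values (the definition is inductive, so nesting is finite). A \emph{configuration} $\langle d\mid\pi\rangle$ consists of a value $d$, the head, and a \emph{stack} $\pi=\alpha_1\cdots\alpha_n$ of closures; $\varepsilon$ is the empty stack. The transitions are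
\begin{align*}
\text{(push)}\qquad&\langle(BC,\rho)\mid\pi\rangle\rightsquigarrow\langle(B,\rho)\mid(C,\rho)\,\pi\rangle,\\
\text{(beta)}\qquad&\langle(\lambda x.B,\rho)\mid\alpha\,\pi\rangle\rightsquigarrow\langle(B,\rho[x:=\alpha])\mid\pi\rangle,\\
\text{(lookup)}\qquad&\langle(x,\rho)\mid\pi\rangle\rightsquigarrow\langle\rho(x)\mid\pi\rangle .
\end{align*}
The machine is deterministic, and a transition introduces no new parameter. The \emph{readback} performs the delayed substitutions:
\[
[\![\bar x]\!]=\bar x,\qquad[\![(B,\rho)]\!]=B[x:=[\![\rho(x)]\!]]_{x\in\mathrm{sc}(B)},\qquad[\![\langle d\mid\alpha_1\cdots\alpha_n\rangle]\!]=[\![d]\!]\,[\![\alpha_1]\!]\cdots[\![\alpha_n]\!].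
\]
The free variables of a readback are among the parameters occurring in the value or configuration. We write $X[\![\pi]\!]$ for $X[\![\alpha_1]\!]\cdots[\![\alpha_n]\!]$. If $\sigma$ maps parameters to closures, $\tau[\sigma]$ is the result of replacing each parameter $\bar x$ in $\tau$, at any depth, by $\sigma(\bar x)$; and $\tau\cdot\pi$ is $\tau$ with $\pi$ appended at the end of its stack.

\begin{lemma}\label{lem:machine}
\begin{enumerate}
\item[(a)] Push and lookup preserve the readback, and there is no infinite sequence of such transitions. A beta transition performs one weak head step on the readback.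
\item[(b)] If $[\![\tau]\!]$ weak head reduces to $Q$ in $k$ steps, then the run from $\tau$ reaches, after exactly $k$ beta transitions, a configuration with readback $Q$.
\item[(c)] If $\tau\rightsquigarrow\tau'$, then $\tau[\sigma]\cdot\pi\rightsquigarrow\tau'[\sigma]\cdot\pi$ by a transition of the same type. Moreover $[\![d[\sigma]]\!]=[\![d]\!][\bar x:=[\![\sigma(\bar x)]\!]]$.
\item[(d)] Let $[\![\tau]\!]=Q$. Then the run from $\tau$ reaches, without beta transitions, a configuration of the form $\langle\bar x\mid\varepsilon\rangle$ if $Q=\bar x$; of the form $\langle(\lambda u.C',\rho)\mid\varepsilon\rangle$ if $Q$ is an abstraction; with nonempty stack if $Q$ is an application; and of the form $\langle(\lambda x.B,\rho)\mid\alpha\rangle$ with $[\![(\lambda x.B,\rho)]\!]=\lambda v.V$ and $[\![\alpha]\!]=C$ if $Q=(\lambda v.V)C$.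
\end{enumerate}
\end{lemma}

\begin{proof}
(a) We have $[\![(BC,\rho)]\!]=[\![(B,\rho)]\!][\![(C,\rho)]\!]$ and $[\![(x,\rho)]\!]=[\![\rho(x)]\!]$. Give parameters size $1$ and $(B,\rho)$ the size $\mathrm{length}(B)+\sum_x\mathrm{size}(\rho(x))$; push and lookup strictly decrease the size of the head. For beta, $[\![(\lambda x.B,\rho)]\!][\![\alpha]\!]=(\lambda x.B[y:=[\![\rho(y)]\!]])[\![\alpha]\!]$ contracts to $[\![(B,\rho[x:=\alpha])]\!]$, because $x$ is not free in any $[\![\rho(y)]\!]$.

(b) The machine stops only at $\langle\bar x\mid\pi\rangle$ or $\langle(\lambda x.B,\rho)\mid\varepsilon\rangle$, whose readbacks are whnfs. So if $[\![\tau]\!]$ has a weak head step, then by (a) the run makes finitely many pushes and lookups and then a beta transition, which performs that step. Iterate $k$ times.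

(c) A transition needs a closure at the head, depends only on its code and on the top of the stack, and moves values without inspecting them. The identity follows by induction on nesting, as codes contain no parameters.

(d) A configuration with nonempty stack reads back to an application. If the stack is empty and the head is a closure whose code is an application or an abstraction, the readback has the same shape. So in the first two cases the stack is empty, and lookups apply until the head is $\bar x$, respectively a closure with abstraction code. In the third case, if the stack is empty, lookups lead to a closure with application code, and one push follows. In the last case $Q$ is not a whnf, so pushes and lookups lead to some $\langle(\lambda x.B,\rho)\mid\alpha\pi\rangle$; its head reads back to an abstraction, and uniqueness of the spine of $Q$ gives the claim.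
\end{proof}

Let $\kappa_0=\langle(M_0,\emptyset)\mid\varepsilon\rangle\rightsquigarrow\kappa_1\rightsquigarrow\cdots$ be the run of $M_0$, and let $\nu(h)$ be the number of beta transitions before $\kappa_h$. Then $\nu$ is nondecreasing, $\nu(h)\le h$, and $[\![\kappa_h]\!]=M_{\nu(h)}$. By Lemma~\ref{lem:machine}(b) we can fix $g$ with $\nu(g)=p$, so $[\![\kappa_g]\!]=M_p$. Call $(C,\rho)$ an \emph{argument closure} if $C$ is an argument code and all $\rho(x)$ are argument closures; it contains no parameters and has a closed readback. Every $\kappa_h$ has the form $\langle(B,\rho)\mid\pi\rangle$ where all $\rho(x)$ and all members of $\pi$ are argument closures: this holds for $\kappa_0$, push puts an argument closure on the stack, beta moves one into the environment, and lookup moves one to the head.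

\subsection{Templates}

The reduction $M_p\twoheadrightarrow M_0$ need not be a weak head reduction, so the run from $\kappa_g$ need not return to $\kappa_0$. But by Lemma~\ref{lem:std} it produces the outermost constructor of $M_0$, and each component in turn produces the outermost constructor of the corresponding part of $M_0$. Under an abstraction the bound variable is unknown, which is where parameters enter.

\begin{proposition}\label{prop:templates}
For every code $B$ there is a finite run $\mathrm{in}(B)\rightsquigarrow^*\mathrm{out}(B)$ such that: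
\begin{enumerate}
\item[(T1)] the parameters in $\mathrm{in}(B)$ are among the $\bar x$ with $x\in\mathrm{sc}(B)$;
\item[(T2)] $[\![\mathrm{in}(B)]\!]\twoheadrightarrow\bar B$ and $[\![\mathrm{out}(B)]\!]\twoheadrightarrow\bar B$;
\item[(T3)] $\mathrm{in}(M_0)=\kappa_g$;
\item[(T4)] if $B=x$, then $\mathrm{out}(B)=\langle\bar x\mid\varepsilon\rangle$;
\item[(T5)] if $B=\lambda x.C$, then $\mathrm{out}(B)=\langle(\lambda u.C',\rho)\mid\varepsilon\rangle$ with $\bar x$ not occurring in $\rho$, and $\mathrm{in}(C)=\langle(C',\rho[u:=\bar x])\mid\varepsilon\rangle$;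
\item[(T6)] if $B=C_1C_2$, then $\mathrm{out}(B)=\langle d\mid\alpha_1\cdots\alpha_m\rangle$ with $m\ge1$, $\mathrm{in}(C_1)=\langle d\mid\alpha_1\cdots\alpha_{m-1}\rangle$ and $\mathrm{in}(C_2)=\langle\alpha_m\mid\varepsilon\rangle$.
\end{enumerate}
\end{proposition}

\begin{proof}
We recurse from the root of $M_0$ downward. The choice (T3) satisfies (T1), and $[\![\kappa_g]\!]=M_p\twoheadrightarrow M_0=\bar M_0$. Suppose $\mathrm{in}(B)$ is given with (T1) and $[\![\mathrm{in}(B)]\!]\twoheadrightarrow\bar B$. Lemma~\ref{lem:std} gives a term $Q^*$ on the weak head run of $[\![\mathrm{in}(B)]\!]$, of the same shape as $\bar B$ and with components reducing to those of $\bar B$. By Lemma~\ref{lem:machine}(b),(d) the run from $\mathrm{in}(B)$ reaches a configuration with readback $Q^*$ and of the form required in (T4), (T5) or (T6). Take it as $\mathrm{out}(B)$. Then $[\![\mathrm{out}(B)]\!]=Q^*\twoheadrightarrow\bar B$, and the parameters of $\mathrm{out}(B)$ are among those of $\mathrm{in}(B)$.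

If $B=\lambda x.C$, then $\bar x$ does not occur in $\rho$ since $x\notin\mathrm{sc}(B)$. Define $\mathrm{in}(C)$ by (T5); it satisfies (T1). Write $Q^*=\lambda x.Q'$ with $Q'\twoheadrightarrow C[y:=\bar y]_{y\in\mathrm{sc}(B)}$. Then $[\![\mathrm{in}(C)]\!]=Q'[x:=\bar x]\twoheadrightarrow\bar C$. If $B=C_1C_2$ and $Q^*=Q_1Q_2$ with $Q_l\twoheadrightarrow\bar C_l$, then $Q_2=[\![\alpha_m]\!]$ and $Q_1=[\![\langle d\mid\alpha_1\cdots\alpha_{m-1}\rangle]\!]$, so the configurations defined by (T6) have the required properties.
\end{proof}

A \emph{template for $B$} is a configuration on the run from $\mathrm{in}(B)$ to $\mathrm{out}(B)$, endpoints included. The set $\mathcal T$ of all templates is finite. A template $\tau$ for $B$ has parameters among the $\bar x$, $x\in\mathrm{sc}(B)$, and $[\![\tau]\!]\twoheadrightarrow[\![\mathrm{out}(B)]\!]\twoheadrightarrow\bar B$.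

\subsection{The echo of a configuration}

The configuration $\mathrm{in}(B)$ plays, after time $g$, the role that the code $B$ plays from time $0$. Replacing each code by this counterpart turns an early configuration into a later one. For an argument code $C$, (T6) gives $\mathrm{in}(C)=\langle\alpha_C\mid\varepsilon\rangle$ with $\alpha_C$ a closure. The \emph{echo} of an argument closure is defined by recursion on nesting, and then the echo of a configuration of the run:
\[
(C,\rho)^\uparrow:=\alpha_C[\rho^\uparrow],\qquad\langle(B,\rho)\mid\pi\rangle^\uparrow:=\mathrm{in}(B)[\rho^\uparrow]\cdot\pi^\uparrow .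
\]
Here $\rho^\uparrow$ is the map $\bar x\mapsto\rho(x)^\uparrow$, which by (T1) covers all parameters present, and $\pi^\uparrow$ is taken memberwise. Echoes contain no parameters. For every argument closure $\alpha$,
\begin{equation}\label{eq:echo}
[\![\alpha^\uparrow]\!]\twoheadrightarrow[\![\alpha]\!].
\end{equation}
Indeed, for $\alpha=(C,\rho)$, Lemma~\ref{lem:machine}(c), (T2) and induction on nesting give
\[
[\![\alpha^\uparrow]\!]=[\![\alpha_C]\!][\bar x:=[\![\rho(x)^\uparrow]\!]]\twoheadrightarrow\bar C[\bar x:=[\![\rho(x)^\uparrow]\!]]\twoheadrightarrow\bar C[\bar x:=[\![\rho(x)]\!]]=[\![\alpha]\!].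
\]

For $\kappa_h=\langle(B,\rho)\mid\pi\rangle$ let $n_h$ be the length of the run $\mathrm{in}(B)\rightsquigarrow^*\mathrm{out}(B)$, and let $\delta_h=1$ if the transition from $\kappa_h$ is beta and $\delta_h=0$ otherwise. Define $\phi(0)=g$ and $\phi(h+1)=\phi(h)+n_h+\delta_h$.

\begin{proposition}\label{prop:echo}
The run $(\kappa_h)$ is infinite. For all $h$ we have $\kappa_h^\uparrow=\kappa_{\phi(h)}$ and $\nu(\phi(h))\ge\nu(h)+p$. The function $\phi$ is nondecreasing and unbounded.
\end{proposition}

\begin{proof}
Let $\kappa_h=\langle(B,\rho)\mid\pi\rangle\rightsquigarrow\kappa_{h+1}$ and $\sigma=\rho^\uparrow$. By Lemma~\ref{lem:machine}(c), $\kappa_h^\uparrow$ reaches $\mathrm{out}(B)[\sigma]\cdot\pi^\uparrow$ in $n_h$ transitions. We show that this configuration equals $\kappa_{h+1}^\uparrow$ if $\delta_h=0$, and leads to it by one beta transition if $\delta_h=1$.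

\emph{Push}, $B=C_1C_2$. With the notation of (T6), $(C_2,\rho)^\uparrow=\alpha_m[\sigma]$. Hence $\mathrm{out}(B)[\sigma]\cdot\pi^\uparrow=\mathrm{in}(C_1)[\sigma]\cdot(C_2,\rho)^\uparrow\pi^\uparrow$, which is the echo of $\langle(C_1,\rho)\mid(C_2,\rho)\pi\rangle$.

\emph{Lookup}, $B=x$. By (T4), $\mathrm{out}(B)[\sigma]\cdot\pi^\uparrow=\langle\rho(x)^\uparrow\mid\pi^\uparrow\rangle$. Now $\rho(x)=(C,\rho_0)$ is an argument closure, and the echo of $\kappa_{h+1}=\langle(C,\rho_0)\mid\pi\rangle$ is $\mathrm{in}(C)[\rho_0^\uparrow]\cdot\pi^\uparrow=\langle\alpha_C[\rho_0^\uparrow]\mid\pi^\uparrow\rangle=\langle\rho(x)^\uparrow\mid\pi^\uparrow\rangle$.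

\emph{Beta}, $B=\lambda x.C$, $\pi=\alpha\pi_0$. Let $\mathrm{out}(B)=\langle(\lambda u.C',\rho_1)\mid\varepsilon\rangle$. Then
\[
\langle(\lambda u.C',\rho_1[\sigma])\mid\alpha^\uparrow\pi_0^\uparrow\rangle\rightsquigarrow\langle(C',\rho_1[\sigma][u:=\alpha^\uparrow])\mid\pi_0^\uparrow\rangle .
\]
Let $\sigma'$ extend $\sigma$ by $\bar x\mapsto\alpha^\uparrow$. Since $\bar x$ does not occur in $\rho_1$, the right side is $\mathrm{in}(C)[\sigma']\cdot\pi_0^\uparrow$ by (T5), and this is the echo of $\langle(C,\rho[x:=\alpha])\mid\pi_0\rangle$.

As $\kappa_0^\uparrow=\kappa_g$ by (T3), determinism gives $\kappa_h^\uparrow=\kappa_{\phi(h)}$ whenever $\kappa_h$ exists. We have $\nu(\phi(0))=p=\nu(0)+p$, $\nu(h+1)=\nu(h)+\delta_h$ and $\nu(\phi(h+1))\ge\nu(\phi(h))+\delta_h$, which gives the inequality. If the run ended at $\kappa_H$, then $\phi(H)\le H$ and so $\nu(\phi(H))\le\nu(H)$, contradicting $p\ge1$. By Lemma~\ref{lem:machine}(a) an infinite run has infinitely many beta transitions, so $\phi(h)\ge\nu(\phi(h))\ge\nu(h)\to\infty$.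
\end{proof}

\begin{example}\label{ex:omega}
Let $M_0=(\lambda x.x_1x_2)(\lambda y.y_1y_2)=\Omega$, where subscripts distinguish occurrences, and $p=1$. With $\alpha=(\lambda y.y_1y_2,\emptyset)$, $\rho=[x:=\alpha]$ and $\rho_1=[y:=(x_2,\rho)]$ the run begins
\begin{align*}
&\kappa_1=\langle(\lambda x.x_1x_2,\emptyset)\mid\alpha\rangle,&&\kappa_2=\langle(x_1x_2,\rho)\mid\varepsilon\rangle,&&\kappa_3=\langle(x_1,\rho)\mid(x_2,\rho)\rangle,\\
&\kappa_4=\langle\alpha\mid(x_2,\rho)\rangle,&&\kappa_5=\langle(y_1y_2,\rho_1)\mid\varepsilon\rangle,&&\kappa_6=\langle(y_1,\rho_1)\mid(y_2,\rho_1)\rangle,\\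
&\kappa_7=\langle(x_2,\rho)\mid(y_2,\rho_1)\rangle,&&\kappa_8=\langle\alpha\mid(y_2,\rho_1)\rangle,&&\kappa_9=\langle(y_1y_2,[y:=(y_2,\rho_1)])\mid\varepsilon\rangle.
\end{align*}
Take $g=2$. Then $\mathrm{in}(M_0)=\kappa_2$ and $\mathrm{out}(M_0)=\kappa_3$; $\mathrm{in}(\lambda x.x_1x_2)=\langle(x_1,\rho)\mid\varepsilon\rangle$ and $\mathrm{in}(\lambda y.y_1y_2)=\langle(x_2,\rho)\mid\varepsilon\rangle$, both leading to $\langle\alpha\mid\varepsilon\rangle$ by one lookup; $\mathrm{in}(x_1x_2)=\langle(y_1y_2,[y:=\bar x])\mid\varepsilon\rangle$ and $\mathrm{in}(x_l)=\langle(y_l,[y:=\bar x])\mid\varepsilon\rangle$; for $y_1y_2$ and $y_l$ replace $\bar x$ by $\bar y$. So $\alpha^\uparrow=(x_2,\rho)$ and $(x_2,\rho)^\uparrow=(y_2,\rho_1)$, and the echoes of $\kappa_0,\dots,\kappa_5$ are $\kappa_2,\kappa_3,\kappa_5,\kappa_6,\kappa_7,\kappa_9$. The environments grow, but they grow by one fixed rule.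
\end{example}

Every configuration after time $g$ lies between two consecutive echoes, and is therefore an instance of a template.

\begin{lemma}\label{lem:view}
Let $j\ge g$. There are $h<j$, with $\kappa_h=\langle(B',\rho')\mid\pi'\rangle$ say, and a template $\tau$ for $B'$ whose head is a closure, such that $\kappa_j=\tau[\rho'^\uparrow]\cdot\pi'^\uparrow$.
\end{lemma}

\begin{proof}
Since $\phi(0)=g\le j$ and $\phi$ is nondecreasing and unbounded, there is a largest $h$ with $\phi(h)\le j$. Then $t:=j-\phi(h)<n_h+\delta_h$, so $t\le n_h$. Let $\tau$ be reached from $\mathrm{in}(B')$ in $t$ transitions. By Lemma~\ref{lem:machine}(c), $\kappa_j=\tau[\rho'^\uparrow]\cdot\pi'^\uparrow$. If $t<n_h$, then $\tau$ makes a transition, so its head is a closure. If $t=n_h$, then $\delta_h=1$, $B'$ is an abstraction, and $\tau=\mathrm{out}(B')$ has a closure at its head by (T5). Finally $\nu(h)<\nu(h)+p\le\nu(\phi(h))\le\nu(j)$, so $h<j$. This is the decisive use of $p\ge1$.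
\end{proof}

\section{Boxes and frozen variables}\label{sec:box}

We have to follow the copies of one argument through the reduction of a template to a code, and to treat as unknown the data from which that argument is built, while other data, needed to drive the computation, remain available. For the first purpose we add a mark $\Box$. For the second we take, for each bound variable $x$ of $M_0$, another new variable $\hat x$, called \emph{frozen}, which is never used as a bound variable. An occurrence of $x$ in a code will be represented by $\hat x$ inside a marked subterm and by $\bar x$ outside.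

\emph{Boxed terms} are built like $\lambda$-terms with an additional unary constructor $\Box$. The reduction $\to_{\Box}$ on boxed terms is generated, in all contexts, by $\beta$ and the rule
\[
(\Box X)\,Y\to_\Box X\,Y .
\]
A marked subterm thus loses its mark exactly when it is used as a function, and keeps it while it is passed around as an argument. We write $\twoheadrightarrow_\Box$ and $=_\Box$ for the generated preorder and equivalence; both are preserved by substitution and contexts. A reduct of a box-free term is box-free.

\begin{lemma}\label{lem:confl}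
The reduction $\to_\Box$ is confluent.
\end{lemma}

\begin{proof}
Define parallel reduction $\Rightarrow$ inductively: $x\Rightarrow x$, and if $A\Rightarrow A'$ and $B\Rightarrow B'$ then $\lambda x.A\Rightarrow\lambda x.A'$, $\Box A\Rightarrow\Box A'$, $AB\Rightarrow A'B'$, $(\lambda x.A)B\Rightarrow A'[x:=B']$ and $(\Box A)B\Rightarrow A'B'$. Then ${\to_\Box}\subseteq{\Rightarrow}\subseteq{\twoheadrightarrow_\Box}$. If $A\Rightarrow A'$ and $B\Rightarrow B'$, then $A[x:=B]\Rightarrow A'[x:=B']$ by induction on $A\Rightarrow A'$; the $\beta$-clause uses the identity $A_1'[y:=A_2'][x:=B']=A_1'[x:=B'][y:=A_2'[x:=B']]$ for $y$ not free in $B'$, and the other clauses commute with substitution. Put $x^*=x$, $(\lambda x.A)^*=\lambda x.A^*$, $(\Box A)^*=\Box A^*$, $((\lambda x.A)B)^*=A^*[x:=B^*]$, $((\Box A)B)^*=A^*B^*$, and $(AB)^*=A^*B^*$ otherwise.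

We show by induction on the size of $X$ that $X\Rightarrow Y$ implies $Y\Rightarrow X^*$. If $X$ is not a redex, $Y$ arises by the congruence clause for the outermost constructor of $X$, and the same clause applies to the induction hypotheses. If $X=(\lambda x.A)B$, then $Y=(\lambda x.A')B'$ or $Y=A'[x:=B']$ with $A\Rightarrow A'$, $B\Rightarrow B'$; by induction $A'\Rightarrow A^*$, $B'\Rightarrow B^*$, and $Y\Rightarrow A^*[x:=B^*]$ by the $\beta$-clause or by substitution. If $X=(\Box A)B$, then $Y=(\Box A')B'$ or $Y=A'B'$, and $Y\Rightarrow A^*B^*$ by the $\Box$-clause or the application clause. So any two parallel reducts of $X$ have the common parallel reduct $X^*$, and confluence of $\to_\Box$ follows.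
\end{proof}

The \emph{erasure} $|X|$ of a boxed term deletes all boxes and replaces each $\hat x$ by $\bar x$. For a box-free term $w$, call a boxed term $X$ \emph{$w$-marked} if for every subterm $\Box W$ of $X$ the term $W$ is box-free, all free variables of $W$ are frozen, and $W=_\beta w$.

\begin{lemma}\label{lem:box}
\begin{enumerate}
\item[(a)] \emph{(Lifting.)} If $|X|\twoheadrightarrow R$, then $X\twoheadrightarrow_\Box Y$ for some $Y$ with $|Y|=R$.
\item[(b)] \emph{(Survival.)} If $X=_\Box\hat xF_1\cdots F_r(\Box w)$, then $X$ contains a box.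
\item[(c)] \emph{(Invariance.)} If $X$ is $w$-marked and $X\twoheadrightarrow_\Box Y$, then $Y$ is $w$-marked.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) It suffices to lift one step. A $\beta$-redex of $|X|$ is the erasure of a subterm $(\Box\cdots\Box\lambda u.A)B$ of $X$. Remove these boxes by the $\Box$-rule, which does not change the erasure, and contract the $\beta$-redex. The bound variable $u$ is neither frozen nor a parameter, so $|A[u:=B]|=|A|[u:=|B|]$.

(b) The head of the right side is a variable, so each of its reducts has the form $\hat xF_1'\cdots F_r'(\Box w')$ and contains a box. By Lemma~\ref{lem:confl} one of them is a reduct of $X$, so $X$ is not box-free.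

(c) Consider one step. A step inside a box $\Box W$ is a $\beta$-step $W\to W'$, as $W$ is box-free, and $W'$ inherits the three properties. Now let the redex lie outside all boxes; boxes outside the redex are unchanged. A step $(\Box A)B\to_\Box AB$ deletes one box, $A$ is box-free, and the boxes of $B$ stay. In a step $(\lambda u.A)B\to A[u:=B]$, the boxes of the result are copies of boxes of $B$ and the terms $(\Box W)[u:=B]$ with $\Box W$ in $A$. The free variables of $W$ are frozen and $u$ is not, so $(\Box W)[u:=B]=\Box W$.
\end{proof}

The next lemma is the dichotomy of Section~\ref{sec:idea}. Fix two distinct variables $f,z$ that are neither parameters nor frozen.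

\begin{lemma}\label{lem:dich}
Let $w$ be a box-free term all of whose free variables are frozen, and let $\gamma$ be a substitution of closed box-free terms for the frozen variables with $w\gamma=_\beta\mathsf c_i$. Then either $wfz=_\beta f^iz$, or for every closed $P$ we have $w\mathsf IP=_\beta\hat xF_1\cdots F_r$ for some frozen $\hat x$ and some terms $F_1,\dots,F_r$.
\end{lemma}

\begin{proof}
We claim: if the free variables of $Q$ are frozen or $f,z$, and $Q\gamma=_\beta f^mz$, then $Q=_\beta f^mz$ or $Q=_\beta f^k(\hat x\vec F)$ for some $k\le m$, frozen $\hat x$ and terms $\vec F$. We use induction on $m$. By CR, $Q\gamma\twoheadrightarrow f^mz$, and by Corollary~\ref{cor:spine} the weak head run of $Q\gamma$ reaches a term with a variable at the head, so it is finite. Weak head steps are preserved by $\gamma$, so the weak head run of $Q$ is finite too and ends in a whnf $Q'$. By CR, $Q'\gamma\twoheadrightarrow f^mz$, which is not an abstraction; hence $Q'=h\vec F$ with $h$ a variable. If $h$ is frozen, take $k=0$. Otherwise $h\in\{f,z\}$, and $h(\vec F\gamma)\twoheadrightarrow f^mz$ by reductions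 inside the arguments. If $m=0$ this forces $Q'=z$. If $m>0$ it forces $Q'=fF$ with $F\gamma\twoheadrightarrow f^{m-1}z$, and the induction hypothesis for $F$ gives the claim.

Apply the claim to $Q=wfz$ and $m=i$, noting $Q\gamma=_\beta\mathsf c_ifz=_\beta f^iz$. In the second case substitute $f:=\mathsf I$, $z:=P$ to get $w\mathsf IP=_\beta\mathsf I^k(\hat x\vec F')=_\beta\hat x\vec F'$.
\end{proof}

\section{Descent along the run}\label{sec:descent}

\subsection{The exceptional set}

Call a term \emph{parametric} if all its free variables are parameters. The numerals that are written into templates, and those found in the code before time $g$, are set aside.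
\begin{itemize}
\item $\mathcal E_1$ is the set of $i$ such that $Wfz=_\beta f^iz$ for some parametric subterm $W$ of $[\![\tau]\!]$, for some $\tau\in\mathcal T$.
\item $\mathcal E_2$ is the set of $i$ such that, for some $j<g$ with $\kappa_j=\langle(B,\rho)\mid\pi\rangle$ and some parametric subterm $W$ of $\bar B$, we have $W[\bar x:=[\![\rho(x)]\!]]=_\beta\mathsf c_i$.
\end{itemize}
In both cases there are finitely many choices, and each gives at most one $i$ because distinct normal forms are not convertible. So $\mathcal E:=\mathcal E_1\cup\mathcal E_2$ is finite, and it does not depend on $P$. In Example~\ref{ex:three}, the template $\mathrm{in}(M_0)=\kappa_g$ reads back to $\mathsf T_{\lambda x.M}\mathsf c_3$, so $3\in\mathcal E_1$.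

Suppose, for a contradiction, that $M\twoheadrightarrow\mathsf T_P\mathsf c_i$ with $i\notin\mathcal E$ and $P$ closed.

\begin{definition}\label{def:stage}
Let $\kappa_j=\langle(B,\rho)\mid\pi\rangle$. A \emph{stage at $j$} is a pair $(B^\sharp,w)$, where $B^\sharp$ is a boxed term with $|B^\sharp|=\bar B$ and $w$ is a box-free term with free variables among the $\hat x$, $x\in\mathrm{sc}(B)$, such that
\begin{enumerate}
\item[(S1)] $B^\sharp[\bar x:=[\![\rho(x)]\!]]\,[\![\pi]\!]=_\Box w\,\mathsf I\,P\,(\Box w)$;
\item[(S2)] $w[\hat x:=[\![\rho(x)]\!]]=_\beta\mathsf c_i$;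
\item[(S3)] $B^\sharp$ is $w$-marked;
\item[(S4)] $wfz\ne_\beta f^iz$.
\end{enumerate}
\end{definition}

The term $w$ expresses the numeral in terms of the environment at time $j$ (S2), and it needs that environment (S4). The term $B^\sharp$ is the code at time $j$ with copies of $w$ marked (S3). The left side of (S1) is the readback of $\kappa_j$, except that the frozen occurrences are not instantiated; (S1) says that the computation reaches the test on $w$ without these values. Since $|B^\sharp|=\bar B$, the free variables of $B^\sharp$ are among the $\bar x,\hat x$ with $x\in\mathrm{sc}(B)$. The terms $[\![\rho(x)]\!]$ and the readbacks of the members of $\pi$ are closed and box-free.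

\begin{lemma}\label{lem:hasbox}
If $(B^\sharp,w)$ is a stage, then $B^\sharp$ contains a box.
\end{lemma}

\begin{proof}
By (S2), (S4) and Lemma~\ref{lem:dich}, $w\mathsf IP=_\beta\hat x\vec F$. So the right side of (S1) is $=_\Box\hat x\vec F(\Box w)$. By Lemma~\ref{lem:box}(b) the left side contains a box, which can only come from $B^\sharp$.
\end{proof}

This is the point where the shape of $\mathsf T_P$ is used: the first $v$ produces the frozen head, and the second $v$ carries the box that cannot be removed.

\begin{lemma}\label{lem:first}
There is a stage at some $j$.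
\end{lemma}

\begin{proof}
By Corollary~\ref{cor:spine}, $M\twoheadrightarrow_{\mathrm{wh}}(\lambda v.V)C$ with $V\twoheadrightarrow v\mathsf IPv$ and $C\twoheadrightarrow\mathsf c_i$. By Lemma~\ref{lem:machine}(b),(d) the run contains a configuration $\langle(\lambda x.B,\rho_0)\mid\alpha\rangle$ with $[\![(\lambda x.B,\rho_0)]\!]=\lambda v.V$ and $[\![\alpha]\!]=C$. Let $\kappa_j=\langle(B,\rho_0[x:=\alpha])\mid\varepsilon\rangle$ be the next configuration, and put $B^\sharp:=\bar B[\bar x:=\Box\hat x]$ and $w:=\hat x$. Then $|B^\sharp|=\bar B$. The left side of (S1) is $B[y:=[\![\rho_0(y)]\!],\,x:=\Box\hat x]=V[v:=\Box\hat x]$, and as $P$ is closed,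
\[
V[v:=\Box\hat x]\twoheadrightarrow_\Box(\Box\hat x)\,\mathsf I\,P\,(\Box\hat x)\to_\Box\hat x\,\mathsf I\,P\,(\Box\hat x).
\]
(S2) reads $C=_\beta\mathsf c_i$. (S3) holds since every box is $\Box\hat x$. (S4) holds since $\hat xfz$ and $f^iz$ are distinct normal forms.
\end{proof}

\begin{lemma}\label{lem:early}
There is no stage at any $j<g$.
\end{lemma}

\begin{proof}
Let $(B^\sharp,w)$ be such a stage and $\Box W$ a box in $B^\sharp$ (Lemma~\ref{lem:hasbox}). By (S3) all free variables of $W$ are frozen, so $|W|$ is a parametric subterm of $|B^\sharp|=\bar B$, and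
\[
|W|[\bar x:=[\![\rho(x)]\!]]=W[\hat x:=[\![\rho(x)]\!]]=_\beta w[\hat x:=[\![\rho(x)]\!]]=_\beta\mathsf c_i
\]
by (S3) and (S2). Hence $i\in\mathcal E_2$, a contradiction.
\end{proof}

\subsection{The descent step}

\begin{lemma}\label{lem:descent}
If there is a stage at $j\ge g$, then there is a stage at some $h<j$.
\end{lemma}

\begin{proof}
Let $(B^\sharp,w)$ be a stage at $j$, with $\kappa_j=\langle(B,\rho)\mid\pi\rangle$. Take $h<j$, $\kappa_h=\langle(B',\rho')\mid\pi'\rangle$ and $\tau$ from Lemma~\ref{lem:view}, and let $\sigma=\rho'^\uparrow$. Below, $x$ ranges over $\mathrm{sc}(B)$ and $y$ over $\mathrm{sc}(B')$; the two sets may overlap, and substitutions are simultaneous. The head of $\tau$ is a closure and $\kappa_j=\tau[\sigma]\cdot\pi'^\uparrow$, so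
\[
\tau=\langle(B,\rho_1)\mid\alpha_1\cdots\alpha_r\rangle,\qquad\rho(x)=\rho_1(x)[\sigma],\qquad\pi=\alpha_1[\sigma]\cdots\alpha_r[\sigma]\;\pi'^\uparrow .
\]
Put $U_y:=[\![\rho'(y)^\uparrow]\!]$, a closed term with $U_y\twoheadrightarrow[\![\rho'(y)]\!]$ by \eqref{eq:echo}. Put $R_x:=[\![\rho_1(x)]\!]$, whose free variables are among the $\bar y$, and $\hat R_x:=R_x[\bar y:=\hat y]$. By Lemma~\ref{lem:machine}(c),
\begin{equation}\label{eq:factor}
[\![\rho(x)]\!]=R_x[\bar y:=U_y]=\hat R_x[\hat y:=U_y],\qquad[\![\alpha_l[\sigma]]\!]=[\![\alpha_l]\!][\bar y:=U_y].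
\end{equation}
So $R_x$ expresses the value of $x$ at time $j$ in terms of the data at time $h$. We transfer the marking from the code $B$ to the template, using the frozen copy of $R_x$ at frozen occurrences:
\[
\tau^\sharp:=B^\sharp[\bar x:=R_x,\ \hat x:=\hat R_x]\;[\![\alpha_1]\!]\cdots[\![\alpha_r]\!],\qquad w':=w[\hat x:=\hat R_x].
\]
Since $|\hat R_x|=R_x=|R_x|$ and $|B^\sharp|=\bar B$, we get $|\tau^\sharp|=\bar B[\bar x:=R_x][\![\alpha_1]\!]\cdots[\![\alpha_r]\!]=[\![\tau]\!]$. As $\tau$ is a template for $B'$, $[\![\tau]\!]\twoheadrightarrow\bar B'$, and Lemma~\ref{lem:box}(a) gives $B'^\sharp$ with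
\[
\tau^\sharp\twoheadrightarrow_\Box B'^\sharp,\qquad|B'^\sharp|=\bar B' .
\]
The term $w'$ is box-free with free variables among the $\hat y$. We verify that $(B'^\sharp,w')$ is a stage at $h$.

\emph{(S1).} Substitute $\hat x:=\hat R_x$ in (S1) for the stage at $j$. As $P$ is closed, the right side becomes $w'\mathsf IP(\Box w')$. As the terms $[\![\rho(x)]\!]$ and the readbacks in $[\![\pi]\!]$ are closed, the left side becomes, by \eqref{eq:factor},
\[
B^\sharp[\bar x:=R_x[\bar y:=U_y],\ \hat x:=\hat R_x]\;[\![\alpha_1]\!][\bar y:=U_y]\cdots[\![\alpha_r]\!][\bar y:=U_y]\;[\![\pi'^\uparrow]\!].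
\]
The terms $\hat R_x$ contain no parameters, and every parameter of $B^\sharp$ is one of the $\bar x$. So this term is $\tau^\sharp[\bar y:=U_y]\,[\![\pi'^\uparrow]\!]$, and by the choice of $B'^\sharp$ and \eqref{eq:echo},
\[
\tau^\sharp[\bar y:=U_y]\,[\![\pi'^\uparrow]\!]\twoheadrightarrow_\Box B'^\sharp[\bar y:=U_y]\,[\![\pi'^\uparrow]\!]\twoheadrightarrow_\Box B'^\sharp[\bar y:=[\![\rho'(y)]\!]]\,[\![\pi']\!].
\]
Hence the last term is $=_\Box w'\mathsf IP(\Box w')$.

\emph{(S2).} By \eqref{eq:echo}, \eqref{eq:factor} and (S2) at $j$,
\[
w'[\hat y:=[\![\rho'(y)]\!]]=_\beta w'[\hat y:=U_y]=w[\hat x:=\hat R_x[\hat y:=U_y]]=w[\hat x:=[\![\rho(x)]\!]]=_\beta\mathsf c_i .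
\]

\emph{(S3).} The terms $R_x,\hat R_x,[\![\alpha_l]\!]$ are box-free, and the contents of the boxes of $B^\sharp$ have only frozen variables free. So the boxes of $\tau^\sharp$ are the terms $\Box W'$ with $W'=W[\hat x:=\hat R_x]$ and $\Box W$ a box of $B^\sharp$. Such a $W'$ is box-free, has free variables among the $\hat y$, and $W'=_\beta w[\hat x:=\hat R_x]=w'$. Thus $\tau^\sharp$ is $w'$-marked, and so is $B'^\sharp$ by Lemma~\ref{lem:box}(c).

\emph{(S4).} By Lemma~\ref{lem:hasbox}, $B^\sharp$ contains a box, so $\tau^\sharp$ contains a box $\Box W'$ as above, and $|W'|=W'[\hat y:=\bar y]$ is a parametric subterm of $|\tau^\sharp|=[\![\tau]\!]$. If $w'fz=_\beta f^iz$, then $W'fz=_\beta f^iz$, and substituting $\hat y:=\bar y$ gives $|W'|fz=_\beta f^iz$. Then $i\in\mathcal E_1$, a contradiction.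
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:cyc}]
Suppose $M\twoheadrightarrow\mathsf T_P\mathsf c_i$ with $i\notin\mathcal E$ and $P$ closed. By Lemma~\ref{lem:first} there is a least $j$ at which a stage exists. Lemma~\ref{lem:descent} excludes $j\ge g$, and Lemma~\ref{lem:early} excludes $j<g$.
\end{proof}

\begin{thebibliography}{9}
\bibitem{Bar} Barendregt, \emph{The Lambda Calculus}.
\end{thebibliography}
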